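\title{The random graph process can lose list colorability before it loses colorability}

\begin{abstract}
Fix $k\ge 3$ and run the random graph process on $n$ vertices until the graph is no longer $k$-list-colorable. We show that with probability bounded away from zero the graph at that moment is still $k$-colorable. The reason is that the $k$-colorings become rigid before they disappear: at the last $k$-colorable time, the expected fraction of non-edges whose endpoints receive the same color in every $k$-coloring is bounded below. From this we show that the process reaches, with probability bounded below, a $k$-colorable graph with $k$ sets of linear size that are monochromatic with distinct colors in every $k$-coloring. A bounded number of further edges then destroys $k$-list-colorability and leaves every $k$-coloring intact.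
\end{abstract}

\section{Introduction}

Let $[k]=\{1,\dots,k\}$. A graph $G$ is \emph{$k$-colorable} if there is a map $\sigma\colon V(G)\to[k]$ with $\sigma(x)\ne\sigma(y)$ for every edge $xy$. It is \emph{$k$-list-colorable} (or $k$-choosable) if for every assignment of a list $L(v)$ of $k$ colors to each vertex $v$ there is a proper coloring that gives each $v$ a color from $L(v)$. Taking all lists equal to $[k]$ shows that a $k$-list-colorable graph is $k$-colorable.

The \emph{random graph process} on $V=\{1,\dots,n\}$ is the sequence $G_0\subset G_1\subset\dots\subset G_N=K_n$, $N=\binom n2$, in which $G_0$ has no edges and $G_t$ arises from $G_{t-1}$ by adding an edge $e_t$ chosen uniformly among the pairs not yet present. Fix $k\ge3$, independent of $n$. Both properties above are inherited by subgraphs, and both fail for $K_n$ when $n>k$. So there is a first time $T$ at which $G_t$ is not $k$-colorable and a first time $T_\ell$ at which $G_t$ is not $k$-list-colorable, and $T_\ell\le T$. An event holds \emph{with high probability} (whp) if its probability tends to $1$ as $n\to\infty$. The following is posed as Question~5.8 in \cite{book}.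

\begin{quote}
Let $k\ge3$, and stop the random graph process as soon as the graph is not $k$-list-colorable. Is the resulting graph whp not $k$-colorable?
\end{quote}

The resulting graph is $G_{T_\ell}$, and it is $k$-colorable if and only if $T_\ell<T$. So the question is whether $T_\ell=T$ whp.

There is a reason to guess that the answer is yes. If every nonempty subgraph of $G$ has a vertex of degree less than $k$, then $G$ is $k$-list-colorable: remove such vertices one at a time and color them greedily in the reverse order. So a graph that is not $k$-list-colorable has a subgraph of minimum degree at least $k\ge 3$. Up to time $T$ the process is sparse, and whp no such subgraph exists on fewer than $\alpha n$ vertices, for a constant $\alpha>0$ (Lemma~\ref{lem:sparse}). Hence no small subgraph can separate $T_\ell$ from $T$. On the global scale, different lists appear to help the colorer: an edge whose ends have disjoint lists imposes no constraint at all. One would therefore expect identical lists to be the worst case. This expectation fails with positive probability.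

\begin{theorem}\label{thm:main}
For every $k\ge3$, $\liminf_{n\to\infty}\mathbb P(T_\ell<T)>0$. Hence it is not true that $G_{T_\ell}$ is whp not $k$-colorable. More strongly:
\begin{itemize}
\item[(a)] for every fixed $s$, $\liminf_n \mathbb P(T-T_\ell\ge s)>0$; moreover, with probability bounded below, at some time at most $T-s$ the failure of $k$-list-colorability is witnessed by lists from the palette $[k+1]$ that differ from $[k]$ at only $2k(k-1)$ vertices;
\item[(b)] there is $\delta=\delta(k)>0$ such that for all large $n$ the expected fraction of non-edges of $G_{T-1}$ whose endpoints get the same color in every $k$-coloring of $G_{T-1}$ is at least $\delta$.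
\end{itemize}
\end{theorem}

We do not claim that $\mathbb P(T_\ell<T)\to1$. The proof asks a bounded number of process edges to fall in prescribed places, and this yields only a positive constant.

What the guess overlooks is part (b): the colorings become rigid on a linear scale before they vanish. Once $k$ large sets of vertices are forced to carry $k$ different colors, these sets act like a fixed palette, and a bounded local configuration attached to them can defeat a list assignment. Section~\ref{sec:frames} describes this configuration; it is deterministic and short. Section~\ref{sec:prelim} collects the facts about the process. Section~\ref{sec:freeze} proves (b). Section~\ref{sec:kclasses} passes from (b) to $k$ forced sets of linear size, and Section~\ref{sec:light} finds the local configuration and proves (a).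

\paragraph{Conventions.} A \emph{coloring} of $G$ is a proper coloring $V(G)\to[k]$, and $\operatorname{Col}(G)$ is the set of colorings. We call $G$ \emph{alive} if it is $k$-colorable and \emph{dead} otherwise. A pair $xy$ of vertices of an alive graph $G$ is \emph{frozen} if $\sigma(x)=\sigma(y)$ for all $\sigma\in\operatorname{Col}(G)$. A frozen pair is a non-edge, and a non-edge $xy$ is frozen exactly when $G+xy$ is dead. Being equal or frozen is an equivalence relation on $V(G)$, and its classes are the \emph{frozen classes} of $G$. If $G\subset G'$ are alive graphs on the same vertex set, then $\operatorname{Col}(G')\subset\operatorname{Col}(G)$, so pairs frozen in $G$ are frozen in $G'$. All constants depend only on $k$ unless stated otherwise, and $n$ is large.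

\section{Frames and bad lists}\label{sec:frames}

A \emph{frame} of an alive graph $H$ is an ordered $k$-tuple $(V_1,\dots,V_k)$ of nonempty sets of vertices such that every $\sigma\in\operatorname{Col}(H)$ is constant on each $V_j$ and takes different values on different $V_j$. Thus the colors $\sigma(V_1),\dots,\sigma(V_k)$ always form a permutation of $[k]$. The simplest case is $H=K_k$ with $V_j=\{v_j\}$.

A vertex $b$ with neighbors in $V_2,\dots,V_k$ must take the color of $V_1$. If we remove that color from its list and offer the new color $k+1$ instead, then $b$ must take $k+1$. The same can be done with a vertex $z$ that must take the color of $V_2$. An edge $bz$ is harmless for ordinary colorings and fatal for these lists. We do not know in advance which colors $V_1$ and $V_2$ receive, so we need one pair $bz$ for each of the $k(k-1)$ possibilities. The mechanism is already visible for two colors.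

\begin{example}\label{ex:grid}
Let $k=2$ and let $H$ be the edge $v_1v_2$, with lists $\{1,2\}$. Join $b_1,b_2$ to $v_2$, join $z_1,z_2$ to $v_1$, and add the edges $b_1z_1$, $b_2z_2$. The result is the $2\times3$ grid, which is bipartite. Take the lists of Figure~\ref{fig:grid}. If $v_1,v_2$ get colors $1,2$, then $b_1$ (list $\{2,3\}$, neighbor $v_2$) and $z_1$ (list $\{1,3\}$, neighbor $v_1$) both get $3$. If $v_1,v_2$ get colors $2,1$, then $b_2$ (list $\{1,3\}$) and $z_2$ (list $\{2,3\}$) both get $3$. So the grid is not $2$-list-colorable.
\end{example}

\begin{figure}[ht]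
\centering
\begin{tikzpicture}[scale=1.7, every node/.style={circle, fill, inner sep=1.6pt}]
\node[label={[rectangle,fill=none]above:{$z_1\;\{1,3\}$}}] (z1) at (0,1) {};
\node[label={[rectangle,fill=none]above:{$v_1\;\{1,2\}$}}] (v1) at (1.3,1) {};
\node[label={[rectangle,fill=none]above:{$z_2\;\{2,3\}$}}] (z2) at (2.6,1) {};
\node[label={[rectangle,fill=none]below:{$b_1\;\{2,3\}$}}] (b1) at (0,0) {};
\node[label={[rectangle,fill=none]below:{$v_2\;\{1,2\}$}}] (v2) at (1.3,0) {};
\node[label={[rectangle,fill=none]below:{$b_2\;\{1,3\}$}}] (b2) at (2.6,0) {};
\draw (z1)--(v1)--(z2) (b1)--(v2)--(b2) (v1)--(v2);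
\draw[very thick] (z1)--(b1) (z2)--(b2);
\end{tikzpicture}
\caption{The $2\times3$ grid with lists of size $2$ from which it has no proper coloring. If $(v_1,v_2)$ is colored $(1,2)$, both ends of the thick edge $b_1z_1$ are forced to color $3$; if it is colored $(2,1)$, both ends of $b_2z_2$ are.}\label{fig:grid}
\end{figure}

\begin{lemma}\label{lem:gadget}
Let $k\ge2$ and $g=k(k-1)$. Let $G$ be an alive graph, let $b_1,z_1,\dots,b_m,z_m$ be distinct vertices of $G$, and let $H$ be a subgraph of $G$ that contains none of them and has a frame $(V_1,\dots,V_k)$. Suppose that in $G$ each $b_i$ has a neighbor in each of $V_2,\dots,V_k$ and each $z_i$ has a neighbor in each of $V_1,V_3,\dots,V_k$. Let $G^+=G+b_1z_1+\dots+b_mz_m$.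
\begin{itemize}
\item[(i)] $\operatorname{Col}(G^+)=\operatorname{Col}(G)$; in particular $G^+$ is $k$-colorable.
\item[(ii)] If $m\ge g$, let $(x_i,y_i)$, $i\le g$, enumerate the ordered pairs of distinct colors in $[k]$, and put
\[
L(b_i)=[k+1]\setminus\{x_i\},\qquad L(z_i)=[k+1]\setminus\{y_i\}\quad(i\le g),\qquad L(u)=[k]\ \text{ otherwise.}
\]
Then $G^+$ has no proper coloring from the lists $L$.
\end{itemize}
\end{lemma}

\begin{proof}
(i) Let $\sigma\in\operatorname{Col}(G)$. Its restriction to $H$ is a coloring of $H$, so $\sigma(V_1),\dots,\sigma(V_k)$ is a permutation of $[k]$. The vertex $b_i$ sees the colors of $V_2,\dots,V_k$, so $\sigma(b_i)=\sigma(V_1)$. The vertex $z_i$ sees the colors of $V_1,V_3,\dots,V_k$, so $\sigma(z_i)=\sigma(V_2)\ne\sigma(V_1)$. Hence $\sigma$ is proper on $G^+$.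

(ii) All lists have size $k$. Suppose that $\phi$ is a proper coloring of $G^+$ from the lists. Every vertex of $H$ has list $[k]$, so $\phi$ restricts to an element of $\operatorname{Col}(H)$, and $\phi(V_1),\dots,\phi(V_k)$ is a permutation of $[k]$. Take $i\le g$ with $(x_i,y_i)=(\phi(V_1),\phi(V_2))$. The color $\phi(V_1)$ is missing from $L(b_i)$ and the colors $\phi(V_2),\dots,\phi(V_k)$ occur on neighbors of $b_i$, so $\phi(b_i)=k+1$. The color $\phi(V_2)$ is missing from $L(z_i)$ and the colors $\phi(V_1),\phi(V_3),\dots,\phi(V_k)$ occur on neighbors of $z_i$, so $\phi(z_i)=k+1$. But $b_iz_i$ is an edge.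
\end{proof}

Part (ii) needs a frame of a subgraph $H$ that avoids the $b_i$ and $z_i$, not only a frame of $G$, because $\phi$ may use the color $k+1$ on these vertices and is then not a coloring of $G$. In Section~\ref{sec:light} we therefore choose $b_i,z_i$ among pairwise non-adjacent vertices of degree $k-1$; deleting such vertices does not enlarge the set of colorings of the rest.

With $H=K_k$ the lemma gives a bounded graph that is $k$-colorable and not $k$-list-colorable, but for $k\ge3$ such a graph is too dense to occur before time $T$. The task is to show that the process produces a frame whose sets have linear size. Then a vertex with $k-1$ random neighbors has them in $V_2,\dots,V_k$ with constant probability.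

\section{The random graph process}\label{sec:prelim}

\subsection{Tools}

We use Markov's and Chebyshev's inequalities and the following facts. If $Y\in[0,1]$ and $\mathbb EY\ge y$, then $\mathbb P(Y\ge y/2)\ge y/2$, because $\mathbb EY\le y/2+\mathbb P(Y\ge y/2)$; we call this the \emph{reverse Markov inequality}. If $X$ is binomial with mean $\mu$, then $\mathbb P(X\ge a)\le(e\mu/a)^a$ for integers $a\ge1$, and $\mathbb P(X\le\mu/2)\le e^{-\mu/8}$ (the Chernoff bounds). We also use $1-x\ge e^{-2x}$ for $0\le x\le\frac12$. A \emph{$p$-random subset} of a set contains each element independently with probability $p$. If $\tau$ is a stopping time of the process, then given the process up to time $\tau$, the edges $e_{\tau+1},e_{\tau+2},\dots$ are a uniformly random ordering of the non-edges of $G_\tau$.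

It is convenient to couple the process with the binomial random graph $G(n,p)$, in which each pair is an edge independently with probability $p$. Give each pair $f$ an independent uniform variable $U_f\in[0,1]$ and let $G(p)$ be the graph with edge set $\{f:U_f\le p\}$. Then $G(p)$ has the law of $G(n,p)$, and listing the pairs in increasing order of $U_f$ gives the process. Put $p^*=U_{e_T}$, so that $G(p^*)=G_T$. For fixed $c>0$ the number of edges $e(G(c/n))$ is binomial with mean $c(n-1)/2$ and variance at most its mean, so by Chebyshev's inequality it is $(c/2+o(1))n$ whp. Throughout,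
\[
C=3k\ln k .
\]

\begin{lemma}\label{lem:sparse}
There is $\alpha>0$ such that the following hold whp.
\begin{itemize}
\item[(F1)] $p^*\le C/n$ and $T\le e(G(C/n))\le Cn$.
\item[(F2)] In $G(C/n)$, every set $S$ with $1\le|S|\le\alpha n$ spans fewer than $\frac54|S|$ edges.
\item[(F3)] Every component of $G_{\lfloor n/4\rfloor}$ has at most $\sqrt{n\ln n}$ vertices, and $T>n/4$.
\end{itemize}
\end{lemma}

\begin{proof}
(F1) A map $V\to[k]$ with color classes of sizes $n_1,\dots,n_k$ has $\sum_j\binom{n_j}2\ge\frac{n^2}{2k}-\frac n2$ monochromatic pairs. So the expected number of colorings of $G(C/n)$ is at most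
\[
k^n(1-C/n)^{n^2/(2k)-n/2}\le k^n\exp\Big(-\frac{Cn}{2k}+\frac C2\Big)=k^{-n/2}e^{C/2}\to0 .
\]
Thus $G(C/n)$ is dead whp, which means $p^*\le C/n$ and $T\le e(G(C/n))$, and whp $e(G(C/n))\le Cn$.

(F2) Let $j\le\alpha n$ and $m=\lceil5j/4\rceil$. The expected number of $j$-sets spanning at least $m$ edges is at most
\[
\binom nj\binom{\binom j2}{m}\Big(\frac Cn\Big)^m\le\Big(\frac{en}j\Big)^j\Big(\frac{ej^2}{2m}\cdot\frac Cn\Big)^m\le\Big(\frac{en}j\Big)^j\Big(\frac{2eCj}{5n}\Big)^m .
\]
If $\alpha\le\frac5{2eC}$, the last base is at most $1$, so we may replace $m$ by $5j/4$ and obtain the bound $[c_0(j/n)^{1/4}]^j$ with $c_0=e(2eC/5)^{5/4}$. Choose $\alpha$ so that also $c_0\alpha^{1/4}\le\frac12$. The terms with $j\le\sqrt n$ sum to at most $\sum_{j\ge1}(c_0n^{-1/8})^j\to0$, and the terms with $\sqrt n<j\le\alpha n$ sum to at most $\sum_{j>\sqrt n}2^{-j}\to0$.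

(F3) Whp $e(G(0.6/n))\ge n/4$, and then $G_{\lfloor n/4\rfloor}\subset G(0.6/n)\subset G(C/n)$. In $G(0.6/n)$ the expected number of paths of length $j$ starting at a given vertex is at most $n^j(0.6/n)^j$, so the component of that vertex has expected size at most $\sum_{j\ge0}0.6^j=2.5$. Summing over vertices, the sum of the squared component sizes has mean at most $2.5n$. By Markov's inequality, a component with more than $\sqrt{n\ln n}$ vertices exists with probability at most $2.5/\ln n$. If all components have at most $\alpha n$ vertices and (F2) holds, then every nonempty subgraph of a component has average degree less than $\frac52$, hence a vertex of degree at most $2$. Greedy coloring then gives a $3$-coloring. Since $k\ge3$, the graph $G_{\lfloor n/4\rfloor}$ is alive, so $T\ge\lfloor n/4\rfloor+1>n/4$.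
\end{proof}

\subsection{The moment of death, seen backward and forward}

For a dead graph $G$ let $\operatorname{crit}(G)$ be the set of \emph{critical} edges, those $f\in E(G)$ with $G-f$ alive. For an alive graph $G$ let $h(G)$ be the fraction of its non-edges that are frozen, and put $h(G)=0$ for dead $G$. The next edge kills an alive graph exactly when it is a frozen pair, so
\[
\mathbb P(T=t+1\mid G_0,\dots,G_t)=h(G_t).
\]
Thus $h$ is the hazard rate of the process, and Theorem~\ref{thm:main}(b) is the statement $\mathbb Eh(G_{T-1})\ge\delta$. By the count in (F1), an alive graph has at least $\frac{n^2}{2k}-\frac n2$ non-edges.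

\begin{lemma}\label{lem:views}
\begin{itemize}
\item[(i)] Given $G_T$, the edge $e_T$ is uniform on $\operatorname{crit}(G_T)$. Given also $e_T$, the edge $e_{T-1}$ is uniform on $E(G_T)\setminus\{e_T\}$.
\item[(ii)] For every function $\Phi$ of graphs,
\begin{equation}\label{eq:hazard}
\mathbb E\,\Phi(G_{T-1})=\sum_{t\ge0}\mathbb E\big[h(G_t)\Phi(G_t)\big].
\end{equation}
In particular $\sum_t\mathbb Eh(G_t)=1$ and $\sum_t\mathbb E[h(G_t)^2]=\mathbb Eh(G_{T-1})$.
\end{itemize}
\end{lemma}

\begin{proof}
(i) Let $G'$ be a dead graph with $m$ edges. The event $\{G_T=G',\,e_T=f\}$ is empty unless $f\in\operatorname{crit}(G')$, and in that case it equals $\{G_m=G',\,e_m=f\}$. Given $G_m=G'$, the order of the $m$ edges is uniform. So the event has probability $\mathbb P(G_m=G')/m$ for each critical $f$, and given the event, $e_{m-1}$ is uniform among the other $m-1$ edges.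

(ii) $\mathbb E\,\Phi(G_{T-1})=\sum_t\mathbb E[\mathbf 1\{T=t+1\}\Phi(G_t)]$; condition on $G_t$.
\end{proof}

\subsection{From random neighbors to random pairs}

Twice we will know that joining one vertex to a few random vertices kills a graph with constant probability, and we will want to deduce something about a few random \emph{edges}, since edges are what the process adds. The idea is visible when one neighbor suffices. Let $G$ be alive, and suppose that $G+az$ is dead for a fraction $\theta$ of the vertices $z$. Every such $z$ has the color of $a$ in every coloring. So any two of them form a frozen pair, and a random pair kills $G$ with probability about $\theta^2$ or more. For several neighbors the squaring is iterated.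

A family $\mathcal U$ of subsets of $\Omega$ is an \emph{up-set} if $S\in\mathcal U$ and $S\subset S'\subset\Omega$ imply $S'\in\mathcal U$. A \emph{transversal} of pairs $w_1,\dots,w_r$ is a set obtained by choosing one element from each pair.

\begin{lemma}\label{lem:box}
Let $r\ge2$, let $\Omega$ be a finite set with $|\Omega|\ge r^2$, and let $\mathcal U$ be an up-set on $\Omega$. Let $\theta=\mathbb P(\{z_1,\dots,z_r\}\in\mathcal U)$ with $z_1,\dots,z_r$ independent and uniform in $\Omega$.
\begin{itemize}
\item[(i)] If $S$ is a $p$-random subset of $\Omega$ and $p|\Omega|\le C$, then $\mathbb P(S\in\mathcal U)\le C/r+2\theta$.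
\item[(ii)] If $w_1,\dots,w_r$ are independent uniform $2$-subsets of $\Omega$, then with probability at least $\theta^{2^r}-r/|\Omega|$ every transversal of $w_1,\dots,w_r$ lies in $\mathcal U$.
\end{itemize}
\end{lemma}

\begin{proof}
(i) By Markov's inequality $\mathbb P(|S|>r)\le C/r$. Let $i\le r$. Given $|S|=i$, the set $S$ has the law of $\{z_1,\dots,z_i\}$ conditioned on $z_1,\dots,z_i$ being distinct, an event of probability at least $1-\binom r2/|\Omega|\ge\frac12$. Since $\mathcal U$ is an up-set, $\mathbb P(S\in\mathcal U\mid|S|=i)\le2\,\mathbb P(\{z_1,\dots,z_i\}\in\mathcal U)\le2\theta$.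

(ii) Let $z_l^0,z_l^1$ $(l\le r)$ be independent and uniform in $\Omega$. For $0\le j\le r$ let $\mathcal E_j$ be the event that $\{z_1^{\epsilon_1},\dots,z_j^{\epsilon_j},z_{j+1}^0,\dots,z_r^0\}\in\mathcal U$ for all $\epsilon\in\{0,1\}^j$. Then $\mathbb P(\mathcal E_0)=\theta$. Let $\Lambda$ be the conditional probability of $\mathcal E_j$ given all variables except $z_{j+1}^0,z_{j+1}^1$. The event $\mathcal E_{j+1}$ says that $\mathcal E_j$ holds both with $z^0_{j+1}$ and with $z^1_{j+1}$ in place $j+1$, so $\mathbb P(\mathcal E_{j+1})=\mathbb E[\Lambda^2]\ge(\mathbb E\Lambda)^2=\mathbb P(\mathcal E_j)^2$. Hence $\mathbb P(\mathcal E_r)\ge\theta^{2^r}$. Let $\mathcal D$ be the event that $z_l^0\ne z_l^1$ for all $l$; it fails with probability at most $r/|\Omega|$. Given $\mathcal D$, the pairs $z_l^0z_l^1$ are independent uniform $2$-subsets, and $\mathbb P(\mathcal E_r\mid\mathcal D)\ge\mathbb P(\mathcal E_r\cap\mathcal D)\ge\theta^{2^r}-r/|\Omega|$.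
\end{proof}

\section{Linear freezing}\label{sec:freeze}

We prove Theorem~\ref{thm:main}(b). The difficulty is that we know nothing about the structure of the colorings near time $T$. We use instead the graph $\Gamma$ formed by the critical edges of $G_T$ and the vertices they meet. The argument has three parts. The fraction of critical edges of $G_T$ and the fraction of frozen non-edges of $G_{T-1}$ have almost the same mean (Lemma~\ref{lem:crit}). If the second mean is small, then a bounded number of random pairs rarely kills $G_{T-1}$ (Lemma~\ref{lem:D}), and then a typical endpoint of a critical edge has degree at least $3$ in $\Gamma$ (Lemma~\ref{lem:Z}). By (F2) such a graph $\Gamma$ has linear size, so the first mean is not small.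

\begin{lemma}\label{lem:crit}
Let $x=\mathbb P(G_T-e_{T-1}\text{ is alive})$. Then
\[
x=\mathbb E\,\frac{|\operatorname{crit}(G_T)|-1}{T-1}\qquad\text{and}\qquad \mathbb Eh(G_{T-1})-O(n^{-2})\le x\le\mathbb Eh(G_{T-1}).
\]
\end{lemma}

\begin{proof}
The first formula is Lemma~\ref{lem:views}(i): given $G_T$ and $e_T$, the edge $e_{T-1}$ is uniform among $T-1$ edges, of which $|\operatorname{crit}(G_T)|-1$ are critical.

Let $K_t$ be the set of frozen pairs of $G_t$ if $G_t$ is alive, and $K_t=\emptyset$ otherwise. We have $T\ge2$, and if $T=t+2$ then $G_T-e_{T-1}=G_t+e_{t+2}$. The event that $T=t+2$ and $G_t+e_{t+2}$ is dead equals the event $\{e_{t+1}\notin K_t,\ e_{t+2}\in K_t\}$. Indeed, on the latter event $G_t$ is alive, $G_{t+1}$ is alive, and $G_{t+2}\supset G_t+e_{t+2}$ is dead; the converse inclusion is the definition of $K_t$. Given $G_t$, each of $e_{t+1}$, $e_{t+2}$ is uniform among the non-edges of $G_t$, so $\mathbb P(e_{t+2}\in K_t\mid G_t)=h(G_t)$. Let $h_2(G_t)=\mathbb P(e_{t+1},e_{t+2}\in K_t\mid G_t)$. Summing over $t$ and using $\sum_t\mathbb Eh(G_t)=1$,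
\[
1-x=\sum_t\mathbb E\big[h(G_t)-h_2(G_t)\big]=1-\sum_t\mathbb Eh_2(G_t),
\]
so $x=\sum_t\mathbb Eh_2(G_t)$. If $G_t$ is alive with $M_t$ non-edges and $h=h(G_t)$, then
\[
h_2(G_t)=h\cdot\frac{hM_t-1}{M_t-1}=h^2-\frac{h(1-h)}{M_t-1}\in\Big[h^2-\frac h{M_t-1},\,h^2\Big].
\]
By \eqref{eq:hazard}, the terms $h^2$ sum in expectation to $\mathbb Eh(G_{T-1})$, and the terms $h/(M_t-1)$ sum to $\mathbb E[1/(M_{T-1}-1)]=O(n^{-2})$.
\end{proof}

For a graph $G$ on $V$ and $r\ge1$, let $D_r(G)$ be the probability that $G+w_1+\dots+w_r$ is dead, where $w_1,\dots,w_r$ are independent uniform pairs of $V$ (possibly repeated, possibly edges of $G$).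

\begin{lemma}\label{lem:D}
For fixed $r$ and large $n$, $\mathbb ED_r(G_{T-1})\le r\,\mathbb Eh(G_{T-1})$.
\end{lemma}

\begin{proof}
Let $G_t$ be alive. The set of non-edges of $G_t$ among $w_1,\dots,w_r$, given that its size is $i$, is a uniform $i$-set of non-edges, and so is $\{e_{t+1},\dots,e_{t+i}\}$. Since $i\le r$,
\[
D_r(G_t)\le\mathbb P(T\le t+r\mid G_t)=\sum_{j=0}^{r-1}\mathbb E\big[h(G_{t+j})\mid G_t\big].
\]
If $G_{t+j}$ is alive, then $h(G_t)\le h(G_{t+j})$: the frozen pairs of $G_t$ remain frozen in $G_{t+j}$, hence remain non-edges, and the number of non-edges does not increase. If $G_{t+j}$ is dead, then $h(G_{t+j})=0$. In both cases $h(G_t)h(G_{t+j})\le h(G_{t+j})^2$. By \eqref{eq:hazard},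
\[
\mathbb ED_r(G_{T-1})\le\sum_{j<r}\sum_t\mathbb E\big[h(G_t)h(G_{t+j})\big]\le\sum_{j<r}\sum_t\mathbb E\big[h(G_{t+j})^2\big]\le r\,\mathbb Eh(G_{T-1}).\qedhere
\]
\end{proof}

The next lemma is the core of the section. Let $ab$ be the killing edge and look at the other neighbors $A$ of $a$. Some minimal subset $W\subset A$ is responsible for the death, and $|W|\ge k-1\ge2$. If $a$ has at most one further critical edge, then for most $u\in W$ the edge $au$ is not critical, which means that the remaining neighbors $A\setminus W$ substitute for $u$. These are a bounded number of random vertices. So the alive graph in which $a$ is joined to $b$ and to $W\setminus u$ is killed by a few random neighbors of $a$, hence, by Lemma~\ref{lem:box}, by a few random pairs. It remains to see that this alive graph is distributed comparably to $G_{T-1}$. It is a dead graph minus a critical edge, and the assumption $A=W$ costs only a constant factor, because degrees are bounded on average.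

\begin{lemma}\label{lem:Z}
Let $\varepsilon\in(0,1)$, $r=\lceil C/\varepsilon\rceil$ and $\beta=e^{-2C}$. Let $(a^*,b^*)$ be a uniformly random ordering of the endpoints of $e_T$, and let $Z$ be the number of critical edges of $G_T$ at $a^*$ other than $a^*b^*$. For large $n$,
\[
\mathbb P\big(Z\le1,\ p^*\le C/n\big)\le2\beta^{-1}\Big[\varepsilon+2\Big(2\,\mathbb ED_r(G_{T-1})+\frac r{n-2}\Big)^{2^{-r}}\Big].
\]
\end{lemma}

\begin{proof}
\emph{Local description.} Fix vertices $a\ne b$ and put $V'=V\setminus\{a,b\}$. For a graph $H$ on $V'$ and sets $A,B\subset V'$, let $(H,A,B)^\circ$ be the graph on $V$ obtained from $H$ by joining $a$ to $A$ and $b$ to $B$, and let $(H,A,B)^+=(H,A,B)^\circ+ab$. Define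
\[
\mathcal A=\{A:(H,A,B)^+\text{ is dead}\},\qquad\mathcal B=\{A:(H,A,B)^\circ\text{ is dead}\}.
\]
These families depend on $(H,B)$, both are up-sets, and $\mathcal B\subset\mathcal A$. Let $\mathbb E_p$ denote expectation when $H$ has the law of the binomial random graph on $V'$ with edge probability $p$, the sets $A,B$ are $p$-random subsets of $V'$, and $H,A,B$ are independent. Given $U_{ab}=p$, the graph $G(p)$ has the law of $(H,A,B)^+$ under $\mathbb E_p$, and $ab$ is the killing edge $e_T$ exactly when $A\in\mathcal A\setminus\mathcal B$; in that case $G_T=(H,A,B)^+$. There are $n(n-1)=2N$ ordered pairs, and each ordering of $e_T$ has probability $\frac12$. So for every nonnegative function $\Psi$ of a graph with two marked vertices that is invariant under relabeling,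
\begin{equation}\label{eq:local}
\mathbb E\big[\Psi(G_T,a^*,b^*)\mathbf 1\{p^*\le C/n\}\big]=N\int_0^{C/n}\mathbb E_p\big[\mathbf 1\{A\in\mathcal A\setminus\mathcal B\}\,\Psi\big((H,A,B)^+,a,b\big)\big]\,dp .
\end{equation}
In this description $Z=|\operatorname{piv}(A)|$, where $\operatorname{piv}(A)=\{u\in A:A\setminus u\notin\mathcal A\}$.

\emph{Reduction to minimal neighborhoods.} Let $\mathcal M=\mathcal M(H,B)$ be the family of minimal elements of $\mathcal A$ that are not in $\mathcal B$. Every $W\in\mathcal M$ has $|W|\ge k-1\ge2$. Indeed, $(H,W,B)^\circ$ has a coloring; if $|W|\le k-2$, at least two colors are absent from $W$, so $a$ can be recolored to differ from $b$ as well, and $(H,W,B)^+$ is alive. Let $A\in\mathcal A\setminus\mathcal B$ and let $W\subset A$ be a minimal element of $\mathcal A$. Then $W\notin\mathcal B$ because $\mathcal B$ is an up-set, so $W\in\mathcal M$. If $|\operatorname{piv}(A)|\le1$, then at least $|W|-1\ge|W|/2$ elements $u\in W$ satisfy $A\setminus u\in\mathcal A$. Therefore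
\[
\mathbf 1\{A\in\mathcal A\setminus\mathcal B,\ |\operatorname{piv}(A)|\le1\}\le\sum_{W\in\mathcal M}\mathbf 1\{W\subset A\}\,\frac2{|W|}\sum_{u\in W}\mathbf 1\{A\setminus u\in\mathcal A\}.
\]
Fix $p\le C/n$ and $(H,B)$, and take the expectation over $A$. For $F\subset V'$ let $\psi_p(F)=\mathbb P(F\cup S\in\mathcal A)$, with $S$ a $p$-random subset of $V'$. The event $W\subset A$ has probability $p^{|W|}$. Given this event, $A\setminus u$ is the union of $W\setminus u$ with a $p$-random subset of $V'\setminus W$, and enlarging the ground set to $V'$ can only increase the probability of lying in the up-set $\mathcal A$. Moreover $\mathbb P(A=W)\ge p^{|W|}(1-C/n)^n\ge\beta p^{|W|}$. Hence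
\begin{equation}\label{eq:minimal}
\mathbb P\big(A\in\mathcal A\setminus\mathcal B,\ |\operatorname{piv}(A)|\le1\mid H,B\big)\le2\beta^{-1}\sum_{W\in\mathcal M}\mathbb P(A=W)\,\frac1{|W|}\sum_{u\in W}\psi_p(W\setminus u).
\end{equation}
For a nonnegative function $f$ of $F\subset V'$ (and of $p,H,B$) define
\[
\nu(f)=N\int_0^{C/n}\mathbb E_p\Big[\mathbf 1\{A\in\mathcal M\}\,\frac1{|A|}\sum_{u\in A}f(A\setminus u)\Big]dp .
\]
This is integration against a measure, and since $\mathcal M\subset\mathcal A\setminus\mathcal B$, identity \eqref{eq:local} with $\Psi=1$ gives $\nu(1)\le1$. Integrating \eqref{eq:minimal} and using \eqref{eq:local} with $\Psi=\mathbf 1\{Z\le 1\}$,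
\begin{equation}\label{eq:nupsi}
\mathbb P\big(Z\le1,\ p^*\le C/n\big)\le2\beta^{-1}\nu(\psi_p).
\end{equation}

\emph{From neighbors of $a$ to pairs.} Fix $H,B,F$ and apply Lemma~\ref{lem:box} on $\Omega=V'$ to the up-set $\mathcal U=\{S:F\cup S\in\mathcal A\}$; write $\theta(F)$ for its parameter $\theta$. Part (i) gives $\psi_p(F)\le C/r+2\theta(F)\le\varepsilon+2\theta(F)$. Let $w_1,\dots,w_r$ be independent uniform pairs of $V'$, and let $\omega(F)$ be the probability that $(H,F,B)^++w_1+\dots+w_r$ is dead. If all transversals of $w_1,\dots,w_r$ lie in $\mathcal U$, this graph is dead. For suppose that it has a coloring $\sigma$. The two ends of each $w_l$ have different colors, so one of them has a color different from $\sigma(a)$. These ends form a transversal $S$, and $\sigma$ is a coloring of $(H,F\cup S,B)^+$, contrary to $F\cup S\in\mathcal A$. So part (ii) gives $\theta(F)^{2^r}\le\omega(F)+\frac r{n-2}$. By H\"older's inequality and $\nu(1)\le1$,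
\begin{equation}\label{eq:nutheta}
\nu(\psi_p)\le\varepsilon+2\nu(\theta)\le\varepsilon+2\,\nu\big(\theta^{2^r}\big)^{2^{-r}}\le\varepsilon+2\Big(\nu(\omega)+\frac r{n-2}\Big)^{2^{-r}}.
\end{equation}

\emph{Return to the process.} It remains to show that $\nu(\omega)\le2\,\mathbb ED_r(G_{T-1})$. A uniform pair of $V$ meets $\{a,b\}$ with probability $(2n-3)/N\le4/n$, and a uniform pair of $V$ conditioned to avoid $\{a,b\}$ is a uniform pair of $V'$. Hence
\[
\omega(A\setminus u)\le\frac{D_r\big((H,A,B)^+-au\big)}{1-4r/n}\le2D_r\big((H,A,B)^+-au\big).
\]
Call a vertex of a dead graph \emph{full} if all edges at it are critical. If $A\in\mathcal M$, then $a$ is full in $(H,A,B)^+$: the edges $au$, $u\in A$, are critical by minimality, and $ab$ is critical because $A\notin\mathcal B$. Its degree is $|A|+1\ge3$. Apply \eqref{eq:local} and drop the restriction on $p^*$. By Lemma~\ref{lem:views}(i), given $G_T$, the pair $(a^*,b^*)$ is uniform among the $2|\operatorname{crit}(G_T)|$ oriented critical edges. With neighborhoods and degrees taken in $G_T$, and with $a$ ranging over full vertices of degree at least $3$,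
\[
\nu(\omega)\le2\,\mathbb E\Big[\frac1{2|\operatorname{crit}(G_T)|}\sum_{a\text{ full}}\ \sum_{b\in N(a)}\ \frac1{\deg(a)-1}\sum_{u\in N(a)\setminus b}D_r(G_T-au)\Big].
\]
For fixed $a$ and $u$ there are $\deg(a)-1$ choices of $b$, so the triple sum equals $\sum_{a\text{ full}}\sum_{u\in N(a)}D_r(G_T-au)$. Here every edge $au$ is critical, and each critical edge occurs at most twice. Therefore
\[
\nu(\omega)\le2\,\mathbb E\Big[\frac1{|\operatorname{crit}(G_T)|}\sum_{f\in\operatorname{crit}(G_T)}D_r(G_T-f)\Big]=2\,\mathbb ED_r(G_T-e_T)=2\,\mathbb ED_r(G_{T-1}),
\]
again by Lemma~\ref{lem:views}(i). Together with \eqref{eq:nupsi} and \eqref{eq:nutheta} this proves the lemma.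
\end{proof}

\begin{proof}[Proof of Theorem~\ref{thm:main}(b)]
Let $\beta=e^{-2C}$, $\varepsilon=\beta/400$, $r=\lceil C/\varepsilon\rceil$, and choose $\delta_1>0$ with $4\beta^{-1}(3\delta_1)^{2^{-r}}\le\frac1{400}$. Put $\delta=\min\big(\frac\alpha{4C},\frac{\delta_1}r\big)$. Fix a large $n$. If $\mathbb ED_r(G_{T-1})>\delta_1$, then $\mathbb Eh(G_{T-1})>\delta_1/r$ by Lemma~\ref{lem:D}.

Suppose that $\mathbb ED_r(G_{T-1})\le\delta_1$. For large $n$ we have $\frac r{n-2}\le\delta_1$, so Lemma~\ref{lem:Z} and (F1) give $\mathbb P(Z\le1)\le\frac1{200}+\frac1{400}+o(1)\le\frac1{100}$. Given $G_T$, the pair $(a^*,b^*)$ is a uniform oriented edge of $\Gamma$, and $a^*$ has degree $Z+1$ in $\Gamma$. Let $\xi$ be the fraction of oriented edges of $\Gamma$ whose first vertex has $\Gamma$-degree at most $2$. Then $\mathbb E\xi=\mathbb P(Z\le1)\le\frac1{100}$, so $\xi\le\frac1{20}$ with probability at least $\frac45$. Write $m=|\operatorname{crit}(G_T)|$. At most $2m/3$ vertices of $\Gamma$ have degree at least $3$, and if $\xi\le\frac1{20}$, at most $2m/20$ vertices have degree $1$ or $2$. So $|V(\Gamma)|\le\frac{23}{30}m$, that is, $m\ge\frac{30}{23}|V(\Gamma)|>\frac54|V(\Gamma)|$.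 If $p^*\le C/n$, then $\Gamma\subset G(C/n)$, and (F2) forces $|V(\Gamma)|>\alpha n$. Hence with probability at least $\frac45-o(1)\ge\frac12$ we have $m>\frac54\alpha n$ and $T\le Cn$, and then $\frac{m-1}{T-1}\ge\frac{\alpha}{C}$. By Lemma~\ref{lem:crit}, $\mathbb Eh(G_{T-1})\ge x\ge\frac\alpha{2C}\ge\delta$.
\end{proof}

\begin{remark}
The hypothesis $k\ge3$ enters in (F3) and in the bound $|W|\ge2$ in Lemma~\ref{lem:Z}. For $k=2$ a sparse graph can die locally: if the only cycle of $G$ is a triangle $abu$, then $\operatorname{crit}(G)$ has three edges, $W=\{u\}$, and $Z=1$ although no element of $W$ has a substitute.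
\end{remark}

\section{A frame of linear size}\label{sec:kclasses}

A \emph{$\gamma$-frame} of an alive graph on $V$ is a frame all of whose sets have at least $\gamma n$ vertices.

\begin{proposition}\label{prop:frame}
There are $\gamma,c>0$ such that for large $n$, with probability at least $c$, there is $t\le2Cn$ such that $G_t$ is alive and has a $\gamma$-frame.
\end{proposition}

A positive fraction of frozen pairs only says that some frozen class has linear size, and we need $k$ large classes with different colors. The way to see all $k$ colors is to look at a vertex instead of an edge: a new vertex joined to a set $A$ kills an alive graph exactly when every coloring uses all $k$ colors on $A$. Step~1 deduces from (b) that the process reaches an alive graph that a new vertex with random neighbors kills with constant probability. Step~2 converts random neighbors into frozen pairs, Step~3 places these pairs in large classes, and Step~4 settles which classes share a color.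

\begin{proof}
\emph{Step 1: an alive graph that a random new vertex kills.} For a graph $F$ and $A\subset V(F)$, let $F\oplus A$ be $F$ with a new vertex joined to $A$, and let $\lambda(F,p)$ be the probability that $F\oplus A$ is dead when $A$ is a $p$-random subset of $V(F)$. For fixed $F$ this is nondecreasing in $p$.

By (b) and Lemma~\ref{lem:crit}, the ratio $\frac{|\operatorname{crit}(G_T)|-1}{T-1}\in[0,1]$ has mean at least $\delta/2$, so by the reverse Markov inequality it is at least $\delta/4$ with probability at least $\delta/4$. On this event and (F1)--(F3) we have $|\operatorname{crit}(G_T)|\ge\frac\delta4\lfloor n/4\rfloor\ge\delta n/20$. The set $V(\Gamma)$ spans all critical edges in $G(C/n)$, so by (F2) either $|V(\Gamma)|>\alpha n$ or $|V(\Gamma)|>\frac45|\operatorname{crit}(G_T)|\ge\delta n/25$. Thus with probability at least $\delta/5$ we have $|V(\Gamma)|\ge c_1n$, where $c_1=\min(\alpha,\delta/25)$. Deleting a vertex of $\Gamma$ from $G_T$ deletes a critical edge and leaves an alive graph. By symmetry, for a fixed vertex $v$,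
\[
\mathbb P(G_T-v\text{ is alive})\ge\frac{\mathbb E|V(\Gamma)|}n\ge c_2:=\frac{c_1\delta}5 .
\]

This says that $v$ with its actual neighbors kills the alive graph $G_T-v$. We need the same for fresh random neighbors, and the point is that death is unlikely to occur at a moment when, given all edges away from $v$, it was unlikely. Let $F(p)=G(p)-v$, and let $\mathbb F$ be the $\sigma$-field generated by the $U_f$ with $v\notin f$. Given $\mathbb F$, the neighborhood of $v$ in $G(p)$ is a $p$-random set, so $\lambda(F(p),p)=\mathbb P(G(p)\text{ is dead}\mid\mathbb F)$, which is nondecreasing in $p$. Let $\lambda_0=c_2/2$. The set $J=\{p:\lambda(F(p),p)<\lambda_0\}$ is determined by $\mathbb F$ and is an initial interval of $[0,1]$. If $p^*\in J$, then $G(p)$ is dead for some $p\in J$. The events $\{G(p)\text{ is dead}\}$, $p\in J$, increase with $p$ and each has conditional probability less than $\lambda_0$, so their union has conditional probability at most $\lambda_0$. Hence $\mathbb P(p^*\in J)\le\lambda_0$.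

So with probability at least $c_2-\lambda_0-o(1)\ge c_2/4$ the following all hold: $p^*\le C/n$, the graph $F(p^*)=G_T-v$ is alive,
\[
\lambda\big(F(p^*),\tfrac C{n-1}\big)\ge\lambda\big(F(p^*),p^*\big)\ge\lambda_0,
\]
and $e(F(p^*))\le e(F(C/n))\le C(n-1)$. As $p$ increases, $F(p)$ runs through the random graph process on $n-1$ vertices. Renaming $n-1$ to $n$:
\begin{equation}\label{eq:step1}
\mathbb P\big(\text{there is } t\le Cn\text{ with } G_t\text{ alive and }\lambda(G_t,C/n)\ge\lambda_0\big)\ge c_2/4 .
\end{equation}

\emph{Step 2: frozen pairs in all colors.} Let $\tau_1$ be the first $t$ such that $G_t$ is alive and $\lambda(G_t,C/n)\ge\lambda_0$. This is a stopping time. Condition on the process up to time $\tau_1\le Cn$ and write $G=G_{\tau_1}$. The family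
\[
\mathcal U=\{A\subset V:G\oplus A\text{ is dead}\}=\{A:\sigma(A)=[k]\text{ for all }\sigma\in\operatorname{Col}(G)\}
\]
is an up-set. Apply Lemma~\ref{lem:box} with $\Omega=V$, $p=C/n$ and $r_1=\lceil2C/\lambda_0\rceil$ in place of $r$. Part (i) gives $\lambda_0\le\lambda_0/2+2\theta$, so $\theta\ge\lambda_0/4$. By part (ii), for independent uniform pairs $w_1,\dots,w_{r_1}$ of $V$, with probability at least $\frac12(\lambda_0/4)^{2^{r_1}}$ every transversal lies in $\mathcal U$. On this event,
\begin{equation}\label{eq:mono}
\text{for all }\sigma\in\operatorname{Col}(G)\text{ and }\kappa\in[k],\text{ both ends of some }w_l\text{ have color }\kappa\text{ under }\sigma,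
\end{equation}
since otherwise we could choose in each pair an end whose color is not $\kappa$ and obtain a transversal outside $\mathcal U$.

The pair in \eqref{eq:mono} depends on $\sigma$, so it need not be frozen. To freeze pairs we add some of the $w_l$ as edges. For $I\subset[r_1]$ let $G+w_I$ be $G$ together with the pairs $w_l$, $l\in I$. Call $(w_1,\dots,w_{r_1})$ \emph{$I$-good} if $G+w_I$ is alive, every $w_l$ with $l\notin I$ is frozen in $G+w_I$, and for every $\sigma\in\operatorname{Col}(G+w_I)$ the colors of the pairs $w_l$, $l\notin I$, cover $[k]$. If \eqref{eq:mono} holds, the sequence is $I$-good for some $I$. To see this, go through $l=1,\dots,r_1$, adding $w_l$ if the current graph stays alive and skipping it otherwise, and let $I$ be the set of added indices. Then $G+w_I$ is alive. A skipped pair was frozen when it was skipped, so it is frozen in $G+w_I$. If $\sigma\in\operatorname{Col}(G+w_I)\subset\operatorname{Col}(G)$, the pairs $w_l$ with $l\in I$ are not monochromatic, so the pairs provided by \eqref{eq:mono} have $l\notin I$.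

There are $2^{r_1}$ sets $I$, so for some $I=I(G)$, depending on $G$ only, the sequence is $I$-good with probability at least $\eta:=2^{-r_1-1}(\lambda_0/4)^{2^{r_1}}$. Apply the reverse Markov inequality to the conditional probability of $I$-goodness given $(w_l)_{l\in I}$. With probability at least $\eta/2$ over $(w_l)_{l\in I}$, the graph $G'=G+w_I$ is alive and satisfies:
\begin{equation}\label{eq:step2}
\begin{array}{l}
\text{with probability at least $\eta/2$, all of $r_1-|I|$ independent uniform pairs are frozen}\\
\text{in $G'$, and their colors cover $[k]$ under every $\sigma\in\operatorname{Col}(G')$.}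
\end{array}
\end{equation}
Since $e(G)\le Cn$, the pairs $w_l$, $l\in I$, are distinct non-edges of $G$ except with probability $O(1/n)$, and conditioned on this they have the law of the next $|I|$ edges of the process. So with conditional probability at least $\eta/2-O(1/n)\ge\eta/3$, the graph $G'=G_{\tau_1+|I|}$ is alive and satisfies \eqref{eq:step2}.

\emph{Step 3: large classes.} Let $\gamma=\eta/(4r_1)$, and let $K_1,\dots,K_q$ be the frozen classes of $G'$ with at least $\gamma n$ vertices; $q\le1/\gamma$. A uniform pair lies inside a class of size less than $\gamma n$ with probability at most $\frac{\gamma n-1}{n-1}\le\gamma$. So the probability that one of at most $r_1$ uniform pairs does so is at most $r_1\gamma=\eta/4<\eta/2$. Hence some outcome in \eqref{eq:step2} has each of its pairs inside one of $K_1,\dots,K_q$. It follows that every $\sigma\in\operatorname{Col}(G')$ is constant on each $K_j$ and uses all $k$ colors on $K_1\cup\dots\cup K_q$. We keep the sets $K_j$ fixed from now on; both properties persist as long as the graph stays alive.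

\emph{Step 4: fixing the pattern.} Call a pair $i<j$ \emph{undecided} in the current alive graph if some coloring gives $K_i$ and $K_j$ the same color and some coloring gives them different colors. Suppose that there is an undecided pair, and take the first one. There is no edge between $K_i$ and $K_j$, because some coloring gives them the same color. So the next edge joins $K_i$ to $K_j$ with probability at least $(\gamma n)^2/N\ge\gamma^2$. In that case the colorings that give $K_i,K_j$ different colors survive, so the graph stays alive, and the pair $i<j$ is never undecided again. After at most $\binom q2\le\gamma^{-2}$ such steps, which all occur with probability at least $\gamma^{2\gamma^{-2}}$, no pair is undecided. Merge the sets $K_j$ that always have the same color. The merged sets have different colors in every coloring, and together they carry all $k$ colors, so there are exactly $k$ of them. They form a $\gamma$-frame.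

At most $r_1+\gamma^{-2}\le Cn$ steps were made after time $\tau_1\le Cn$. By \eqref{eq:step1} and the estimates above, the proposition holds with $c=\frac{c_2}4\cdot\frac\eta3\cdot\gamma^{2\gamma^{-2}}$.
\end{proof}

\section{Light vertices and the proof of the theorem}\label{sec:light}

We need many vertices of degree $k-1$ whose neighbors lie in the right sets of a frame. The difficulty is dependence: the frame is a function of the whole graph, and it appears at a random time. We set aside a fixed reservoir $R$ of vertices, define candidate frames without looking at the neighborhoods of the low-degree vertices in $R$, and prove a statement that fails with exponentially small probability, so that it holds at all relevant times at once.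

Let $\rho=\min\big(\frac\gamma2,\frac1{40C}\big)$ and fix $R\subset V$ with $|R|=\lfloor\rho n\rfloor$. A vertex $v\in R$ is \emph{light} in a graph $G$ on $V$ if it is isolated in $G[R]$ and has exactly $k-1$ neighbors in $V\setminus R$. Let $H_0=H_0(G)$ be $G$ with all light vertices deleted. Light vertices are pairwise non-adjacent and have degree $k-1$, so every coloring of $H_0$ extends to $G$. Hence $\operatorname{Col}(H_0)$ is the set of restrictions of elements of $\operatorname{Col}(G)$, and $G$ is alive if and only if $H_0$ is.

For alive $G$, let $\mathcal T(G)$ be the set of frames $(Y_1,\dots,Y_k)$ of $H_0$ in which each $Y_j$ is the intersection of a frozen class of $H_0$ with $V\setminus R$ and $|Y_j|\ge\gamma n/2$. At most $2/\gamma$ sets qualify as $Y_j$, since they are disjoint, so $|\mathcal T(G)|\le(2/\gamma)^k$. If $G$ has a $\gamma$-frame $(V_1,\dots,V_k)$, then $\mathcal T(G)\ne\emptyset$. Indeed, the sets $V_j\setminus R\subset V(H_0)$ have at least $\gamma n-\rho n\ge\gamma n/2$ vertices, and every coloring of $H_0$, being a restriction of a coloring of $G$, is constant on each of them with different values. So $V_j\setminus R$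 lies in a frozen class of $H_0$, and we let $Y_j$ be the part of that class outside $R$.

Given a frame in $\mathcal T(G)$, a light vertex has \emph{type 1} if it has one neighbor in each of $Y_2,\dots,Y_k$, and \emph{type 2} if it has one neighbor in each of $Y_1,Y_3,\dots,Y_k$. A light vertex has only $k-1$ neighbors, so it cannot have both types.

\begin{lemma}\label{lem:light}
There is $\zeta>0$ such that whp, for all $t\in[n/4,2Cn]$ with $G_t$ alive and all frames in $\mathcal T(G_t)$, there are at least $\zeta n$ light vertices of each type.
\end{lemma}

\begin{proof}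
Fix an integer $t\in[n/4,2Cn]$ and let $p=t/N$, so that $\frac1{2n}\le p\le\frac{4C}{n-1}\le\frac{5C}n$.

\emph{Many light vertices.} We work in $G(n,p)$ and transfer. If $X$ is binomial with parameters $N$ and $p=t/N$, then $\mathbb P(X=j+1)/\mathbb P(X=j)=\frac{(N-j)t}{(j+1)(N-t)}$ exceeds $1$ for $j<t$ and is less than $1$ for $j\ge t$, so $\mathbb P(X=t)\ge\frac1{N+1}$. Since $G(n,p)$ conditioned on having $t$ edges has the law of $G_t$, we get $\mathbb P(G_t\in\mathcal E)\le(N+1)\,\mathbb P(G(n,p)\in\mathcal E)$ for every set $\mathcal E$ of graphs.

In $G(n,p)$ the number of edges inside $R$ has mean at most $\frac{(\rho n)^2}2\cdot\frac{5C}n\le\frac{\rho n}{16}$, by $\rho\le\frac1{40C}$. For large $n$ we have $|R|\ge\frac45\rho n$, so $a=\lceil|R|/4\rceil\ge\rho n/5$, and the upper Chernoff bound shows that $R$ spans at least $a$ edges with probability at most $(5e/16)^a\le0.85^{\rho n/5}$. Otherwise $R$ spans fewer than $|R|/4$ edges, and at least $|R|/2$ vertices are isolated in $G[R]$. Independently of $G[R]$ and of each other, the vertices of $R$ have exactly $k-1$ neighbors among the $m=|V\setminus R|\ge n/2$ vertices outside $R$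 with probability
\[
\binom m{k-1}p^{k-1}(1-p)^{m-k+1}\ge\Big(\frac{n}{2(k-1)}\cdot\frac1{2n}\Big)^{k-1}\Big(1-\frac{5C}n\Big)^n\ge\pi_0:=\frac{e^{-10C}}{(4(k-1))^{k-1}} .
\]
By the lower Chernoff bound, with probability $1-e^{-\Omega(n)}$ there are at least $\pi_0|R|/4\ge\zeta_0n$ light vertices, where $\zeta_0=\pi_0\rho/5$. The factor $N+1$ preserves the bound $e^{-\Omega(n)}$, so the same holds for $G_t$.

\emph{Types.} The graph $G=G_t$ is uniform among graphs with $t$ edges. Condition on $G[V\setminus R]$, on $G[R]$, on the number of neighbors in $V\setminus R$ of every vertex of $R$, and on the neighborhoods of all vertices of $R$ that are not light. This determines the set of light vertices and $H_0$, hence whether $G$ is alive, and $\mathcal T(G)$. What remains free is a $(k-1)$-subset of $V\setminus R$ for each light vertex. Every choice gives a graph with $t$ edges that satisfies the conditions, so these subsets are independent and uniform. For a fixed frame in $\mathcal T(G)$, a light vertex has type 1 with probability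
\[
\frac{|Y_2|\cdots|Y_k|}{\binom m{k-1}}\ge\frac{(\gamma n/2)^{k-1}}{n^{k-1}}=\Big(\frac\gamma2\Big)^{k-1},
\]
and the same bound holds for type 2, with $Y_1$ in place of $Y_2$. Put $\zeta=\frac12\zeta_0(\gamma/2)^{k-1}$. If there are at least $\zeta_0n$ light vertices, the number of each type is binomial with mean at least $2\zeta n$, so it is below $\zeta n$ with probability at most $e^{-\zeta n/4}$. A union bound over the two types, the at most $(2/\gamma)^k$ frames and the at most $2Cn$ values of $t$ completes the proof.
\end{proof}

\begin{proof}[Proof of Theorem~\ref{thm:main}]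
Part (b) was proved in Section~\ref{sec:freeze}. Fix $s\ge0$ and let $g=k(k-1)$. Let $\tau$ be the first time at which $G_t$ is alive and has a $\gamma$-frame; this is a stopping time. Two vertices in different components of an alive graph are not frozen, since we may permute the colors on one component. So each set of a frame lies in one component, and (F3) gives $\tau>n/4$ whp. On the event $\tau\le 2Cn$ fix, as a function of $G_\tau$, a frame $(Y_1,\dots,Y_k)\in\mathcal T(G_\tau)$. Let $\mathcal G$ be the event that $n/4<\tau\le2Cn$ and $G_\tau$ has at least $\zeta n$ light vertices of each type for this frame. It is determined by the process up to time $\tau$, and $\mathbb P(\mathcal G)\ge c-o(1)$ by Proposition~\ref{prop:frame} and Lemma~\ref{lem:light}.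

Condition on the process up to time $\tau$, on $\mathcal G$. Consider the event that the next $g+s$ edges are $b_1z_1,\dots,b_{g+s}z_{g+s}$ with all $b_i$ of type 1 and all $z_i$ of type 2 in $G_\tau$, and all $2(g+s)$ vertices distinct. Light vertices are pairwise non-adjacent in $G_\tau$, so at each of these steps every pair of an unused vertex of type 1 and an unused vertex of type 2 is a non-edge. Each step therefore succeeds with probability at least $(\zeta n-g-s)^2/N\ge\zeta^2$ for $n$ large in terms of $k$ and $s$, and the event has conditional probability at least $\zeta^{2(g+s)}$.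

On this event apply Lemma~\ref{lem:gadget} with $G=G_\tau$ and $H=H_0(G_\tau)$, which contains no light vertex and has the frame $(Y_1,\dots,Y_k)$. Part (i) with $m=g+s$ shows that $G_{\tau+g+s}$ is $k$-colorable, so $T>\tau+g+s$. Part (ii) with $m=g$ shows that $G_{\tau+g}$ has no proper coloring from the lists $L$, so $T_\ell\le\tau+g$. These lists use the palette $[k+1]$ and differ from $[k]$ only at the $2g=2k(k-1)$ vertices $b_i,z_i$, $i\le g$, and they witness the failure of $k$-list-colorability at time $\tau+g\le T-s$. All this happens with probability at least $c\,\zeta^{2(g+s)}-o(1)$, and then $T-T_\ell>s$. This proves (a), and the case $s=0$ gives $\liminf_n\mathbb P(T_\ell<T)\ge c\,\zeta^{2g}>0$.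
\end{proof}

\begin{thebibliography}{1}

\bibitem{book} A printed mathematics book, Question~5.8.

\end{thebibliography}
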